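\title{The Radon--Nikodym property does not imply the asymptotic-norming property}

\begin{abstract}
For separable Banach spaces the three asymptotic-norming properties ANP-I, ANP-II, ANP-III are equivalent to each other and to the Radon--Nikodym property. We show that for arbitrary Banach spaces each of them still implies the Radon--Nikodym property, and that the converse fails. We construct, in ZFC, a Banach space $X$ with the Radon--Nikodym property such that for every equivalent norm and every norming set $\Phi$ there is an uncountable family of unit vectors, equivalent to the unit vector basis of $\ell_1(\Gamma)$, on which suitable members of $\Phi$ are uniformly close to $1$. Moreover, no equivalent norm on $X$ is rotund or Kadec. The space is a predual of a space of functions on a partially ordered set whose points carry labels in $\omega_1$ that decrease along the order.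
\end{abstract}

\section{Introduction}\label{sec:intro}

All Banach spaces are real. For a Banach space $X$ we write $S_X$ and $B_X$ for the unit sphere and the closed unit ball, and $\overline{\operatorname{co}}(A)$ for the norm-closed convex hull of $A\subseteq X$.

A set $\Phi\subseteq B_{X^*}$ is \emph{norming} for $X$ if $\|x\|=\sup_{f\in\Phi}f(x)$ for all $x\in X$. A sequence $(x_n)$ in $S_X$ is \emph{asymptotically normed by $\Phi$} if for every $\epsilon>0$ there are $f\in\Phi$ and $N\in\mathbb N$ with $f(x_n)>1-\epsilon$ for all $n\ge N$. Thus the tails of the sequence lie in arbitrarily thin slices $\{x\in B_X:f(x)>1-\epsilon\}$ of the ball, cut by members of $\Phi$. One asks whether this forces the sequence to accumulate somewhere in $X$. A sequence $(x_n)$ in $X$ has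
\begin{itemize}
\item property I if it converges;
\item property II if it has a convergent subsequence;
\item property III if $\bigcap_{n=1}^\infty\overline{\operatorname{co}}\{x_k:k\ge n\}\ne\emptyset$.
\end{itemize}
Property I implies II, and II implies III, because the limit of a subsequence lies in the closure of every tail. For $\kappa\in\{\mathrm{I},\mathrm{II},\mathrm{III}\}$ and a norming set $\Phi$, the space $X$ has \emph{$\Phi$-ANP-$\kappa$} if every sequence in $S_X$ asymptotically normed by $\Phi$ has property $\kappa$. It has the \emph{asymptotic-norming property $\kappa$} (ANP-$\kappa$) if it has $\Phi$-ANP-$\kappa$ for some equivalent norm and some set $\Phi$ that is norming for that norm. So ANP-I implies ANP-II, which implies ANP-III.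

Let $(\Omega,\Sigma,\mu)$ be a finite measure space. An additive map $\nu:\Sigma\to X$ is a \emph{vector measure}; it is \emph{$\mu$-continuous} if $\|\nu(E)\|\to0$ as $\mu(E)\to0$, and it has \emph{bounded variation} if $|\nu|(\Omega)<\infty$, where $|\nu|(E)$ is the supremum of $\sum_j\|\nu(E_j)\|$ over finite measurable partitions of $E$. A \emph{density} of $\nu$ is a Bochner integrable $g:\Omega\to X$ with $\nu(E)=\int_Eg\,d\mu$ for all $E\in\Sigma$. The space $X$ has the \emph{Radon--Nikodym property} (RNP) if, for every finite measure space, every $\mu$-continuous $X$-valued vector measure of bounded variation has a density.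

A family $(y_i)_{i\in\Gamma}$ in $X$ is \emph{equivalent to the unit vector basis of $\ell_1(\Gamma)$} if there are $c,C>0$ with $c\sum|a_i|\le\|\sum a_iy_i\|\le C\sum|a_i|$ for all finitely supported scalars $(a_i)$. Such families are our source of sequences without property III.

\begin{lemma}\label{lem:l1fails}
A sequence $(y_k)$ equivalent to the unit vector basis $(e_k)$ of $\ell_1$ fails property~\textup{III}.
\end{lemma}

\begin{proof}
The map $e_k\mapsto y_k$ extends to an isomorphism of $\ell_1$ onto a closed subspace, and it carries closed convex hulls to closed convex hulls. So let $y_k=e_k$. Every $a\in\overline{\operatorname{co}}\{e_k:k\ge n\}$ satisfies $a_k=0$ for $k<n$ and $\sum_ka_k=1$. No $a$ satisfies this for all $n$.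
\end{proof}

\begin{example}\label{ex:classical}
(a) Let $X=\ell_1(\Gamma)$ with $\Gamma$ infinite. For $\Phi=B_{X^*}$ any sequence of distinct basis vectors is normed by the constant functional $1$ and fails III. The freedom to choose $\Phi$ repairs this. Let $\Phi$ consist of the finitely supported $f\in B_{\ell_\infty(\Gamma)}$; this set is norming. If $\|x_n\|=1$ and $f(x_n)>1-\epsilon$ for $n\ge N$, then each such $x_n$ has mass less than $\epsilon$ outside the finite support of $f$. Hence an asymptotically normed sequence is totally bounded, and $\ell_1(\Gamma)$ has ANP-II for every $\Gamma$.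

(b) Let $X=c_0$ with its usual norm, let $\Phi$ be any norming set and $x_n=e_1+\dots+e_n$. If $f\in\Phi$ and $f(e_1)>1-\epsilon$, then $\sum_{k\ge2}|f(e_k)|<\epsilon$, so $f(x_n)>1-2\epsilon$ for all $n$. A vector in all the sets $\overline{\operatorname{co}}\{x_k:k\ge n\}$ would have all coordinates equal to $1$. So no choice of $\Phi$ helps for this norm. The RNP fails for a parallel reason: with the Rademacher functions $r_n$ on $[0,1]$, the measure $\nu(E)=(\int_Er_n\,dt)_n$ takes values in $c_0$ and satisfies $\|\nu(E)\|\le\mu(E)$, but a density would have coordinates $r_n(t)=\pm1$.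
\end{example}

In both properties, then, the issue is whether a limit object that is visible through functionals exists in the space itself. James and Ho introduced the three asymptotic-norming properties, and the separable case is settled by the following result, which we use as quoted.

\begin{theorem}[James--Ho; Ghoussoub--Maurey]\label{thm:sep}
For separable Banach spaces, \textup{ANP-I}, \textup{ANP-II} and \textup{ANP-III} are equivalent \textup{(James and Ho)}, and the asymptotic-norming property is equivalent to the \textup{RNP} \textup{(Ghoussoub and Maurey)}.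
\end{theorem}

Whether the equivalence persists without separability has been stated as an open question, and it is the question of this paper: \emph{for each $\kappa\in\{\mathrm{I},\mathrm{II},\mathrm{III}\}$, is it true that every Banach space has ANP-$\kappa$ if and only if it has the RNP?}

One might guess that the answer is yes. The RNP is determined by separable subspaces, and the ANP speaks of sequences, each of which lives in a separable subspace. If $X$ has the RNP, then every separable subspace has the ANP by Theorem~\ref{thm:sep}. But each subspace comes with its own norm and norming set, while the ANP for $X$ asks for one norm and one $\Phi$ that serve all sequences at once. Example~\ref{ex:classical}(a) shows that such a choice can exist in a nonseparable space. It need not exist: the answer is no for each $\kappa$. One implication survives.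

\begin{theorem}\label{thm:A}
For $\kappa=\mathrm{I},\mathrm{II},\mathrm{III}$, every Banach space with \textup{ANP-}$\kappa$ has the \textup{RNP}.
\end{theorem}

The other implication fails in ZFC. Recall that a norm $|\cdot|$ is \emph{rotund} if $|x|=|y|=|(x+y)/2|$ implies $x=y$, and \emph{Kadec} if the weak and norm topologies coincide on its unit sphere.

\begin{theorem}\label{thm:B}
There is a Banach space $X$ with the \textup{RNP} such that for every equivalent norm $|\cdot|$ on $X$:
\begin{enumerate}
\item[(1)] for every norming set $\Phi$ of $(X,|\cdot|)$ there is an uncountable family $(y_i)_{i\in\Gamma}$ in $S_{(X,|\cdot|)}$, equivalent to the unit vector basis of $\ell_1(\Gamma)$, such that for each $\epsilon>0$ some $f\in\Phi$ satisfies $f(y_i)>1-\epsilon$ for all $i\in\Gamma$. In particular $X$ fails \textup{ANP-III}, hence \textup{ANP-II} and \textup{ANP-I};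
\item[(2)] $|\cdot|$ is not rotund, and $|\cdot|$ is not Kadec.
\end{enumerate}
\end{theorem}

The space $X$ is spanned by unit vectors $\delta_p$ indexed by a partially ordered set $P$ (Section~\ref{sec:P}), and $X^*$ is a space of functions on $P$ (Section~\ref{sec:X}). Example~\ref{ex:twolevels} shows, on two levels of $P$, why no norming set works for the original norm. Section~\ref{sec:renorm} treats all equivalent norms by a counting argument that uses $\omega_1$ levels, and Section~\ref{sec:RNP} proves the RNP. The last two sections can be read independently of each other.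

\section{Vector measures and the proof of Theorem~\ref{thm:A}}\label{sec:prelim}

We call $g:\Omega\to X$ \emph{strongly measurable} if it is the pointwise limit, at every point of $\Omega$, of $\Sigma$-simple functions. A Bochner integrable function agrees almost everywhere with a strongly measurable one, and we always choose densities strongly measurable; the exceptional null sets below then belong to $\Sigma$. We use three standard facts on the RNP; see \cite[Chapter~III]{DU}.
\begin{itemize}
\item[(R1)] $X$ has the RNP if and only if every separable closed subspace of $X$ has it. In particular closed subspaces inherit the RNP.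
\item[(R2)] If $Y_0$ is a closed subspace with the RNP and $N$ is finite-dimensional, then $Y_0+N$ is closed and has the RNP, being isomorphic to $Y_0\oplus\mathbb R^k$ for some $k$.
\item[(R3)] $X$ has the RNP as soon as, for every finite measure space, every vector measure $\nu$ with $\|\nu(E)\|\le\mu(E)$ for all $E\in\Sigma$ has a density.
\end{itemize}
For (R3), let $\nu$ be $\mu$-continuous of bounded variation. Then $|\nu|$ is a finite measure, $|\nu|\ll\mu$ and $\|\nu(E)\|\le|\nu|(E)$. If $g$ is a density with respect to $|\nu|$, then $g\cdot d|\nu|/d\mu$ is a density with respect to $\mu$.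

We also need four elementary facts.
\begin{itemize}
\item[(B1)] If $g$ is a density of $\nu$ and $T$ is a bounded operator, then $Tg$ is a density of $T\nu$.
\item[(B2)] If $g$ is a density of $\nu$ and $\|\nu(E)\|\le c\mu(E)$ for all $E$, then $\|g\|\le c$ a.e. Taking $c=0$, densities are unique a.e.
\item[(B3)] If $Z$ is separable, every subset of $B_{Z^*}$ has a countable weak$^*$ dense subset, since $B_{Z^*}$ is weak$^*$ compact and metrizable.
\item[(B4)] If $Z$ is separable, $\|\cdot\|_0$ is an equivalent norm on $Z$, and $\omega\mapsto\|g(\omega)-z\|_0$ is measurable for each $z\in Z$, then $g:\Omega\to Z$ is strongly measurable.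
\end{itemize}
For (B2), the range of $g$ spans a separable subspace, on which the norm is the supremum of countably many functionals $f_k$ of norm at most $1$, and $\int_Ef_k(g)\,d\mu\le c\mu(E)$ for all $E$ gives $f_k(g)\le c$ a.e. For (B4), take a dense sequence $(z_k)$ and let $g_n(\omega)$ be the first among $z_1,\dots,z_n$ that is $\|\cdot\|_0$-nearest to $g(\omega)$.

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $X$ have $\Phi$-ANP-$\kappa$ in some equivalent norm, which we fix, and let $Y\subseteq X$ be a separable closed subspace. The set $\Phi|_Y\subseteq B_{Y^*}$ of restrictions is norming for $Y$. A sequence in $S_Y$ asymptotically normed by $\Phi|_Y$ is asymptotically normed by $\Phi$, so it has property $\kappa$ in $X$. Since $Y$ is closed, limits and closed convex hulls of subsets of $Y$ are the same in $Y$ and in $X$, so the sequence has property $\kappa$ in $Y$. Thus $Y$ has ANP-$\kappa$, and it has the RNP by Theorem~\ref{thm:sep}. By (R1), $X$ has the RNP.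
\end{proof}

\section{The index set}\label{sec:P}

We want unit vectors $\delta_p$, $p\in P$, with two features. First, any countably many functionals that nearly norm $\delta_p$ should take the same values at many other vectors $\delta_q$. This can be enforced by an $\ell_2$-condition: $\sum_q|f(\delta_q)-f(\delta_p)|^2\le\|f\|^2$ whenever the points $q$ lie above $p$ and are ``independent over $p$'', meaning that what lies below two of them already lies below $p$. Second, among these $q$ there should be families that span $\ell_1(\Gamma)$, and for this the norm must impose no joint condition on them: they must be independent over no point. Both demands are met when each $q$ is built over several points at once. Points built over the same pair $\{p,p'\}$ share $p'$ and are not independent over $p$; points built over $\{p,p'\}$ and $\{p,p''\}$ are. The construction is iterated, and to keep the RNP the iteration must stop along every increasing chain. A label that decreases at each step does this.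

By recursion on $\gamma<\omega_1$ we define sets $P^\gamma$ of triples $q=(A,\zeta,i)$. We call $A(q)=A$ the \emph{base} and $\lambda(q)=\zeta$ the \emph{label} of $q$; the tag $i$ serves to provide $\aleph_2$ copies of each point. With $q$ we associate the set
\[
J_q=\{q\}\cup\bigcup_{p\in A(q)}J_p .
\]
Let $P^\gamma$ consist of all $(A,\zeta,i)$ with $\zeta<\omega_1$, $i<\omega_2$, and $A$ a countable, possibly empty, subset of $\bigcup_{\beta<\gamma}P^\beta$ such that
\begin{equation}\label{eq:adm}
\lambda(p)>\zeta\ \text{ for all }p\in A,\qquad J_p\cap J_{p'}=\emptyset\ \text{ for distinct }p,p'\in A.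
\end{equation}
Put $P=\bigcup_{\gamma<\omega_1}P^\gamma$. The \emph{rank} of $q$ is the least $\gamma$ with $q\in P^\gamma$; members of $A(q)$ have smaller rank than $q$. The ranks of countably many points are bounded below $\omega_1$, so
\begin{itemize}
\item[(P0)] if $A\subseteq P$ is countable and $\zeta<\omega_1$ satisfies \eqref{eq:adm}, then $(A,\zeta,i)\in P$ for all $i<\omega_2$.
\end{itemize}
Write $p\le q$ if $p\in J_q$, and $p<q$ if moreover $p\ne q$. For $a\in P$ let
\[
U_a=\{q\in P:q\ge a\},\qquad \operatorname{succ}(a)=\{c\in P:a\in A(c)\}.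
\]

\begin{lemma}\label{lem:P}
For all $a,p,p',q\in P$:
\begin{itemize}
\item[(P1)] $J_q$ is countable, and $p\in J_q$ implies $J_p\subseteq J_q$.
\item[(P2)] $p<q$ implies $\lambda(p)>\lambda(q)$. The relation $\le$ is a partial order, and $J_p=J_q$ implies $p=q$.
\item[(P3)] If $p,p'\in J_q$, then $p\le p'$, or $p'\le p$, or $J_p\cap J_{p'}=\emptyset$.
\item[(P4)] $\lambda(c)<\lambda(a)$ for $c\in\operatorname{succ}(a)$, and $U_a\setminus\{a\}$ is the disjoint union of the sets $U_c$, $c\in\operatorname{succ}(a)$.
\end{itemize}
\end{lemma}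

\begin{proof}
We argue by induction on the rank of $q$. If $p<q$, then $p\in J_s$ for some $s\in A(q)$, and the induction hypothesis applies to $s$.

(P1) $J_q$ is a countable union of countable sets. If $p\in J_s$, $s\in A(q)$, then $J_p\subseteq J_s\subseteq J_q$.

(P2) If $p\in J_s$, $s\in A(q)$, then $\lambda(p)\ge\lambda(s)>\lambda(q)$. Transitivity is (P1). If $p\le q\le p$ and $p\ne q$, then $\lambda(p)>\lambda(q)>\lambda(p)$, which is absurd. If $J_p=J_q$, then $p\le q\le p$.

(P3) If $p=q$ or $p'=q$, the points are comparable. Otherwise $p\in J_s$ and $p'\in J_{s'}$ with $s,s'\in A(q)$. If $s=s'$, use induction. If $s\ne s'$, then $J_p\cap J_{p'}\subseteq J_s\cap J_{s'}=\emptyset$.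

(P4) For $c\in\operatorname{succ}(a)$ we have $\lambda(c)<\lambda(a)$ by \eqref{eq:adm} and $a<c$, so $U_c\subseteq U_a\setminus\{a\}$. Let $q>a$, say $a\in J_s$ with $s\in A(q)$. If $a=s$, then $q\in\operatorname{succ}(a)$. Otherwise $a<s$, and by induction some $c\in\operatorname{succ}(a)$ satisfies $c\le s\le q$. For disjointness let $c\ne c'$ in $\operatorname{succ}(a)$ and $c,c'\le q$. Since $a\in J_c\cap J_{c'}$, (P3) lets us assume $c<c'$. Then $c\in J_s$ for some $s\in A(c')$, and $a\in J_c\subseteq J_s$. Now $a$ and $s$ both lie in $A(c')$ and $a\in J_a\cap J_s$, so $s=a$ by \eqref{eq:adm}. This gives $c\le a<c$, a contradiction.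
\end{proof}

So $J_q$ is a countable tree hanging down from $q$, and $U_a$ is a tree growing up from $a$. Ranks increase and labels decrease along the order, so all chains are finite. The set $P$ itself is not a forest: a point can lie above infinitely many incomparable points, and the sets $U_a$ overlap.

Adjoin a symbol $o$ with $J_o=\emptyset$ and $o<q$ for all $q\in P$. A \emph{fan at} $a\in P\cup\{o\}$ is a finite set $D\subseteq\{q\in P:q>a\}$ such that the sets $J_q\setminus J_a$, $q\in D$, are pairwise disjoint. Since $J_a\subseteq J_q$ for $q>a$, this says that $J_q\cap J_{q'}=J_a$ for distinct $q,q'\in D$. Subsets of fans are fans, and $\{q\}$ is a fan at every $a<q$. See Figure~\ref{fig:fan}.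

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\node (a) at (0,0) {$p'$};
\node (p) at (2.6,0) {$p$};
\node (b) at (5.2,0) {$p''$};
\node (q1) at (0.6,1.5) {$q_1$};
\node (q2) at (2.0,1.5) {$q_2$};
\node (q3) at (3.9,1.5) {$q_3$};
\draw (a)--(q1)--(p);
\draw (a)--(q2)--(p);
\draw (p)--(q3)--(b);
\node at (6.8,0) {label $1$};
\node at (6.8,1.5) {label $0$};
\end{tikzpicture}
\caption{Six points of $P$; a segment joins a point to each member of its base. The points $p',p,p''$ have empty base, $q_1$ and $q_2$ have base $\{p,p'\}$, and $q_3$ has base $\{p,p''\}$. The set $\{q_1,q_3\}$ is a fan at $p$, since $J_{q_1}\cap J_{q_3}=\{p\}=J_p$. The set $\{q_1,q_2\}$ is a fan at no point, since $J_{q_1}\cap J_{q_2}=\{p,p'\}$ is not of the form $J_a$.}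
\label{fig:fan}
\end{figure}

\begin{lemma}\label{lem:onepoint}
Let $D$ be a fan at $b\in P\cup\{o\}$ and let $a\in P$. If $b\in U_a$, then $D\subseteq U_a$. If $b\notin U_a$, then at most one point of $D$ lies in $U_a$.
\end{lemma}

\begin{proof}
The first statement is transitivity. If $b\notin U_a$, each $q\in D\cap U_a$ has $a\in J_q\setminus J_b$, and these sets are pairwise disjoint.
\end{proof}

\section{The space $X$}\label{sec:X}

Functions $f:P\to\mathbb R$ are extended by $f(o)=0$. Put
\[
\|f\|=\sup\Big\{\Big(\sum_{q\in D}|f(q)-f(a)|^2\Big)^{1/2}:a\in P\cup\{o\},\ D\text{ a fan at }a\Big\},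
\]
and $F=\{f:\|f\|<\infty\}$. This is a supremum of seminorms, and singleton fans give
\begin{equation}\label{eq:single}
|f(q)|\le\|f\|\quad(q\in P),\qquad |f(q)-f(a)|\le\|f\|\quad(q>a).
\end{equation}
So $F$ is a normed space, and the evaluations $\delta_p:f\mapsto f(p)$ belong to $B_{F^*}$. Let $X$ be the closed linear span of $\{\delta_p:p\in P\}$ in $F^*$, and put $\delta_o=0$. We write $f(x)$ for the action of $f\in F$ on $x\in X$, so that $f(\delta_p)=f(p)$.

\begin{proposition}\label{prop:dual}
$X^*=F$ isometrically.
\end{proposition}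

\begin{proof}
Each $f\in F$ acts on $X$ with norm at most $\|f\|$. Let $\ell\in X^*$ and $f(p)=\ell(\delta_p)$. For a fan $D$ at $a$ and scalars $c_q$, the Cauchy--Schwarz inequality gives $|\sum_qc_q(g(q)-g(a))|\le(\sum_qc_q^2)^{1/2}\|g\|$ for all $g\in F$, that is,
\begin{equation}\label{eq:upper}
\Big\|\sum_{q\in D}c_q(\delta_q-\delta_a)\Big\|\le\Big(\sum_{q\in D}c_q^2\Big)^{1/2}.
\end{equation}
Applying $\ell$ with $c_q=f(q)-f(a)$ we get $\sum c_q^2\le\|\ell\|(\sum c_q^2)^{1/2}$, so $\|f\|\le\|\ell\|$. The functionals $f$ and $\ell$ agree on a dense subspace, hence on $X$. Starting from $f\in F$ and its action $\ell$, we obtain $\|f\|\le\|\ell\|\le\|f\|$.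
\end{proof}

\begin{lemma}\label{lem:restrict}
For $a\in P$ and $f\in F$ we have $\|f1_{U_a}\|\le\|f\|$ and $\|1_{U_a}\|=1$. Consequently $\|\delta_a\|=1$.
\end{lemma}

\begin{proof}
Let $D$ be a fan at $b$ and use Lemma~\ref{lem:onepoint}. If $b\in U_a$, then $D\cup\{b\}\subseteq U_a$, so the sum for $f1_{U_a}$ is the sum for $f$, and the sum for $1_{U_a}$ is $0$. If $b\notin U_a$, both functions vanish at $b$ and at all points of $D$ except at most one point $q$, which contributes $|f(q)|^2\le\|f\|^2$, respectively $1$. Since $1_{U_a}(\delta_a)=1$ and $\|\delta_a\|\le1$, both $1_{U_a}$ and $\delta_a$ have norm $1$.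
\end{proof}

The next lemma says that the copies of a point whose base has at least two members span $\ell_1$ isometrically.

\begin{lemma}\label{lem:l1}
Let $|A|\ge2$ and $q_i=(A,\zeta,i)\in P$ for $i\in\Gamma$, where $\Gamma\subseteq\omega_2$. The sets $U_{q_i}$ are pairwise disjoint; for any $\epsilon_i\in[-1,1]$ the function $h=\sum_{i\in\Gamma}\epsilon_i1_{U_{q_i}}$ satisfies $\|h\|\le1$ and $h(q_i)=\epsilon_i$; and $\|\sum a_i\delta_{q_i}\|=\sum|a_i|$ for finitely supported scalars $(a_i)$.
\end{lemma}

\begin{proof}
Let $V=\bigcup_{p\in A}J_p\ne\emptyset$, so that $J_{q_i}=V\cup\{q_i\}$. Points of $V$ have labels greater than $\zeta$, so $q_i\notin J_{q_j}$ for $i\ne j$: the $q_i$ are pairwise incomparable. If $q\ge q_i$ and $q\ge q_j$, then $q_i$ and $q_j$ are comparable by (P3), because $V\subseteq J_{q_i}\cap J_{q_j}$; so $i=j$. Hence the $U_{q_i}$ are pairwise disjoint, $h$ is well defined and $h(q_i)=\epsilon_i$.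

Let $D$ be a fan at $b$. If $b\in U_{q_i}$, then $h=\epsilon_i$ on $D\cup\{b\}$ and the sum is $0$. Let $b\notin\bigcup_iU_{q_i}$, so $h(b)=0$. We show that at most one point of $D$ lies in $\bigcup_iU_{q_i}$; then the sum is at most $1$. Suppose $q\ne q'$ in $D$ satisfy $q\ge q_i$, $q'\ge q_j$, where $i=j$ is allowed. Then $V\subseteq J_q\cap J_{q'}=J_b$, so $b\ne o$. The points $b,q_i\in J_q$ have $J_b\cap J_{q_i}\supseteq V\ne\emptyset$, so they are comparable by (P3). As $b\notin U_{q_i}$, we get $b<q_i$, that is, $b\in J_p$ for some $p\in A$. Then $V\subseteq J_b\subseteq J_p$. But a second point $p'\in A$ lies in $V$ and not in $J_p$, a contradiction. So $\|h\|\le1$.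

With $\epsilon_i=\operatorname{sgn}a_i$ we get $\sum|a_i|=h(\sum a_i\delta_{q_i})\le\|\sum a_i\delta_{q_i}\|\le\sum|a_i|$.
\end{proof}

The hypothesis $|A|\ge2$ is needed. If $A=\{a\}$, finite sets of the $q_i$ are fans at $a$, and \eqref{eq:upper} gives $\|\sum_{k=1}^{2n}(-1)^k\delta_{q_{i_k}}\|\le\sqrt{2n}$. If $A=\emptyset$, the same holds with fans at $o$.

\begin{example}[two levels defeat the original norm]\label{ex:twolevels}
Let $\Phi$ be a norming set for $(X,\|\cdot\|)$. Let $p_j=(\emptyset,1,j)$ for $j<\omega_2$, put $p=p_0$, and choose a countable $\Psi\subseteq\Phi$ with $\sup_{f\in\Psi}f(\delta_p)=1$. For $0<j<\omega_2$ and $i<\omega_2$ let $q_{j,i}=(\{p,p_j\},0,i)$, a point of $P$ by (P0), with $J_{q_{j,i}}\setminus J_p=\{p_j,q_{j,i}\}$. Points $q_{j,i}$ with pairwise distinct $j$ form fans at $p$. Fix $f\in\Psi$ and $n\ge1$, and call $j$ bad if $|f(q_{j,i})-f(p)|>1/n$ for some $i$. Picking one such $i$ for each of $m$ bad values of $j$ gives a fan at $p$ with sum at least $m/n^2$, so $m\le n^2\|f\|^2$. Hence only countably many $j$ are bad for some pair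 $(f,n)$. Fix any other $j$. Then
\[
f(\delta_{q_{j,i}})=f(\delta_p)\qquad\text{for all }f\in\Psi\text{ and all }i<\omega_2 .
\]
By Lemma~\ref{lem:l1} the unit vectors $\delta_{q_{j,i}}$, $i<\omega_2$, are isometrically an $\ell_1$-basis, and the members of $\Psi$ that nearly norm $\delta_p$ nearly norm all of them. This is Theorem~\ref{thm:B}(1) for the norm $\|\cdot\|$.
\end{example}

\section{Equivalent norms}\label{sec:renorm}

For an equivalent norm $|\cdot|$ let $r(p)=|\delta_p|$. The argument of Example~\ref{ex:twolevels} still produces points $q>p$ at which countably many given functionals take their values at $p$, but it proves nothing if $r(q)>r(p)$: a functional that nearly norms $\delta_p$ then need not nearly norm $\delta_q$. This does happen.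

\begin{remark}\label{rem:countable}
Let $0<\alpha<\omega_1$, enumerate the ordinals below $\alpha$ as $(\zeta_n)$, and put
\[
|x|=\|x\|+\sum_n2^{-n}\sup\{|1_{U_s}(x)|:\lambda(s)=\zeta_n\}.
\]
This is an equivalent norm by Lemma~\ref{lem:restrict}, and $r(q)$ is $1$ plus the sum of $2^{-n}$ over those $n$ for which $\zeta_n$ is the label of a point of $J_q$. If $p<q$ and $\lambda(q)<\alpha$, then $J_p\subseteq J_q$ and the label $\lambda(q)$ occurs in $J_q$ but not in $J_p$, so $r(p)<r(q)$. Countably many labels can thus be neutralized by a renorming.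
\end{remark}

With $\omega_1$ labels this is impossible. The reason is that, if $r$ always increased in the situation of Example~\ref{ex:twolevels}, then a suitable ``typical upper value'' $m_\zeta$ of $r$ on points of label $\zeta$ would yield a strictly decreasing $\omega_1$-sequence of reals.

\subsection{The combinatorial principle}

We first extend the counting of Example~\ref{ex:twolevels} to all points above $p$.

\begin{lemma}\label{lem:G}
For $p\in P$ and countable $\Psi\subseteq F$ there is a countable $G\subseteq P\setminus J_p$ such that $f(q)=f(p)$ whenever $f\in\Psi$, $q>p$ and $J_q\cap G=\emptyset$.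
\end{lemma}

\begin{proof}
Fix $f\in\Psi$ and $n\ge1$. A fan at $p$ all of whose members satisfy $|f(q)-f(p)|>1/n$ has at most $n^2\|f\|^2$ elements. Let $D$ be such a fan, possibly empty, of maximal size, and let $G_{f,n}=\bigcup_{q\in D}(J_q\setminus J_p)$, which is countable by (P1). If $q>p$ and $J_q\cap G_{f,n}=\emptyset$, then $q\notin D$, because $D\subseteq G_{f,n}$, and $D\cup\{q\}$ is a fan at $p$. By maximality $|f(q)-f(p)|\le1/n$. Let $G=\bigcup_{f,n}G_{f,n}$.
\end{proof}

\begin{proposition}\label{prop:comb}
Let $r:P\to\mathbb R$ be bounded, and for each $p\in P$ let $\Psi_p\subseteq F$ be countable. Then there are a countable $A\subseteq P$ with $|A|\ge2$ and $\zeta<\omega_1$ with $q_i:=(A,\zeta,i)\in P$ for $i<\omega_2$, a point $p\in A$, and an uncountable $\Gamma\subseteq\omega_2$ such that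
\[
r(q_i)\le r(p)\quad\text{and}\quad f(q_i)=f(p)\ \ (f\in\Psi_p)\qquad\text{for all }i\in\Gamma .
\]
\end{proposition}

Fix $r$ and the sets $\Psi_p$, and let $G_p\subseteq P\setminus J_p$ be given by Lemma~\ref{lem:G} for $p$ and $\Psi_p$. In Example~\ref{ex:twolevels} the point $p$ had a special role and its partner was chosen afterwards. Now we do not know in advance which member of the base $A$ will satisfy $r(q_i)\le r(p)$, so Lemma~\ref{lem:G} must apply to every member of $A$: we need $G_p\cap J_{p'}=\emptyset$ for all $p,p'\in A$. Choosing the members one after another, we can make $J_{p'}$ avoid $G_p$ for earlier $p$, but not for later $p$. The following lemma gives both directions; it is where $\aleph_2$ is needed.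

\begin{lemma}\label{lem:freeset}
For each $\gamma<\omega_2$ let $s(\gamma)\subseteq\omega_2$ be countable. There are distinct $\gamma_0,\gamma_1,\ldots<\omega_2$ with $\gamma_m\notin s(\gamma_n)$ for all $m\ne n$.
\end{lemma}

\begin{proof}
Let $M\subseteq\omega_2$ have cardinality $\aleph_2$. We claim that for some $\gamma\in M$ the set $M(\gamma)=\{\beta\in M:\gamma\notin s(\beta)\}$ has cardinality $\aleph_2$. Otherwise take $L\subseteq M$ with $|L|=\aleph_1$. The union of the sets $M(\gamma)$, $\gamma\in L$, has cardinality at most $\aleph_1$, so some $\beta\in M$ lies outside it, and then $L\subseteq s(\beta)$, which is impossible since $s(\beta)$ is countable. Now put $M_0=\omega_2$; given $M_n$ of cardinality $\aleph_2$, choose $\gamma_n\in M_n$ by the claim and let $M_{n+1}=M_n(\gamma_n)\setminus(s(\gamma_n)\cup\{\gamma_n\})$. For $m>n$ we have $\gamma_m\in M_{n+1}$, so $\gamma_m\ne\gamma_n$, $\gamma_m\notin s(\gamma_n)$ and $\gamma_n\notin s(\gamma_m)$.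
\end{proof}

To apply the lemma to a set $\mathcal Q\subseteq P$ we need $\aleph_2$ points of $\mathcal Q$ with disjoint sets $J_q$. This dictates the notion of largeness. Call $\mathcal Q\subseteq P$ \emph{rich} if for every $E\subseteq P$ with $|E|\le\aleph_1$ there is $q\in\mathcal Q$ with $J_q\cap E=\emptyset$. Let $P_\zeta=\{q\in P:\lambda(q)=\zeta\}$. Then:
\begin{itemize}
\item supersets of rich sets are rich, and $\emptyset$ is not rich;
\item if $\bigcup_{j\in\mathbb N}\mathcal Q_j$ is rich, then some $\mathcal Q_j$ is rich (otherwise the union of witnesses $E_j$ for the $\mathcal Q_j$ is a witness for the union);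
\item each $P_\zeta$ is rich, since it contains the $\aleph_2$ points $q=(\emptyset,\zeta,i)$ with $J_q=\{q\}$.
\end{itemize}

\begin{lemma}\label{lem:base}
Let $\mathcal Q_n\subseteq P$ be rich for $n\in\omega$ and let $|E|\le\aleph_1$. There are $p_n\in\mathcal Q_n$ such that the sets $J_{p_n}$ are pairwise disjoint and disjoint from $E$, and $G_{p_n}\cap J_{p_m}=\emptyset$ for all $n,m$.
\end{lemma}

\begin{proof}
By recursion along $\omega_2\times\omega$, ordered lexicographically, choose $p^n_\gamma\in\mathcal Q_n$ for $\gamma<\omega_2$, $n\in\omega$, with all the sets $J_{p^n_\gamma}$ pairwise disjoint and disjoint from $E$. At each step the set to be avoided is the union of $E$ and at most $\aleph_1$ countable sets, so richness applies. Let $s(\gamma)$ be the set of $\beta<\omega_2$ such that $J_{p^m_\beta}$ meets $\bigcup_nG_{p^n_\gamma}$ for some $m$. The latter set is countable and each of its points lies in at most one $J_{p^m_\beta}$, so $s(\gamma)$ is countable. Take $\gamma_n$ from Lemma~\ref{lem:freeset} and put $p_n=p^n_{\gamma_n}$. For $m\ne n$ we have $G_{p_n}\cap J_{p_m}=\emptyset$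 since $\gamma_m\notin s(\gamma_n)$, and $G_{p_n}\cap J_{p_n}=\emptyset$ by the choice of $G_{p_n}$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:comb}]
Suppose that the conclusion fails.

\emph{Step 1. If $\zeta<\xi<\omega_1$ and $\mathcal Q_n\subseteq P_\xi$ are rich for $n\in\omega$, then}
\[
\mathcal R=\{q\in P_\zeta:\text{ there are }p_n\in\mathcal Q_n\text{ with }r(q)>r(p_n)\text{ for all }n\}
\]
\emph{is rich.} Given $E$ with $|E|\le\aleph_1$, take $p_n$ from Lemma~\ref{lem:base}; they are distinct. Let $A=\{p_n:n\in\omega\}$, $V=\bigcup_nJ_{p_n}$ and $q_i=(A,\zeta,i)$. Then $q_i\in P_\zeta$ by (P0), and $J_{q_i}=V\cup\{q_i\}$. Let $\Gamma_0$ be the set of $i<\omega_2$ with $q_i\notin\bigcup_nG_{p_n}$; its complement is countable. For $i\in\Gamma_0$ and $p\in A$ we have $q_i>p$ and $J_{q_i}\cap G_p=\emptyset$, so $f(q_i)=f(p)$ for $f\in\Psi_p$. Since the proposition fails, for each $p\in A$ the set $\{i\in\Gamma_0:r(q_i)\le r(p)\}$ is countable. As $A$ is countable, $q_i\in\mathcal R$ for all but countably many $i<\omega_2$. At most $\aleph_1$ of the $q_i$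 lie in $E$, and $V\cap E=\emptyset$. So some $q_i\in\mathcal R$ has $J_{q_i}\cap E=\emptyset$.

For $\zeta<\omega_1$ let
\[
m_\zeta=\sup\big\{t\in\mathbb R:\{q\in P_\zeta:r(q)>t\}\text{ is rich}\big\}.
\]
For $t<\inf r$ the set in question is $P_\zeta$, and for $t\ge\sup r$ it is empty, so $m_\zeta\in[\inf r,\sup r]$ is a real number; this is where boundedness of $r$ is used. The set is rich for every $t<m_\zeta$, since it grows as $t$ decreases.

\emph{Step 2. If $\xi<\eta<\omega_1$, then $\{p\in P_\xi:r(p)\ge m_\eta\}$ is rich.} Let $t_n<m_\eta$ increase to $m_\eta$ and apply Step~1 to the rich sets $\mathcal Q_n=\{p\in P_\eta:r(p)>t_n\}$. A point of the resulting rich set $\mathcal R\subseteq P_\xi$ has $r>t_n$ for all $n$, hence $r\ge m_\eta$. (Passing to the limit in $n$ at a single point is the reason for allowing infinite bases.)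

\emph{Step 3. If $\zeta<\xi<\eta<\omega_1$, then $m_\zeta>m_\eta$.} Apply Step~1 with all $\mathcal Q_n$ equal to the rich set of Step~2. It follows that
\[
\{q\in P_\zeta:r(q)>m_\eta\}=\bigcup_{j\ge1}\{q\in P_\zeta:r(q)>m_\eta+1/j\}
\]
is rich. So one of the sets on the right is rich, and $m_\zeta\ge m_\eta+1/j$ for that $j$.

By Step~3, for each limit ordinal $\zeta<\omega_1$ there is a rational $t_\zeta$ with $m_{\zeta+2}<t_\zeta<m_\zeta$. If $\zeta<\zeta'$ are limit ordinals, then $\zeta+2<\zeta+3<\zeta'$, so $t_{\zeta'}<m_{\zeta'}<m_{\zeta+2}<t_\zeta$. This gives uncountably many distinct rationals, a contradiction.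
\end{proof}

\subsection{Proof of parts (1) and (2) of Theorem~\ref{thm:B}}

Let $|\cdot|$ be an equivalent norm on $X$, say $c\|x\|\le|x|\le C\|x\|$ with $c>0$, and let $r(p)=|\delta_p|\in[c,C]$. The dual of $(X,|\cdot|)$ is $F$ with an equivalent norm $|\cdot|^*$.

\emph{Part (1).} Let $\Phi$ be norming for $(X,|\cdot|)$. For each $p$ choose a countable $\Psi_p\subseteq\Phi$ with $\sup_{f\in\Psi_p}f(\delta_p)=r(p)$. Take $A,\zeta,p,\Gamma$ from Proposition~\ref{prop:comb} and let $y_i=\delta_{q_i}/r(q_i)$ for $i\in\Gamma$. Then $|y_i|=1$, and by Lemma~\ref{lem:l1}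
\[
\sum|a_i|\ge\Big|\sum a_iy_i\Big|\ge c\sum\frac{|a_i|}{r(q_i)}\ge\frac cC\sum|a_i| .
\]
It suffices to treat $\epsilon\in(0,1)$. Choose $f\in\Psi_p$ with $f(\delta_p)>(1-\epsilon)r(p)>0$. For all $i\in\Gamma$,
\[
f(y_i)=\frac{f(\delta_{q_i})}{r(q_i)}=\frac{f(\delta_p)}{r(q_i)}\ge\frac{f(\delta_p)}{r(p)}>1-\epsilon .
\]
For distinct $i_1,i_2,\ldots\in\Gamma$ the sequence $(y_{i_k})$ is therefore asymptotically normed by $\Phi$, and it fails III by Lemma~\ref{lem:l1fails}. Since $|\cdot|$ and $\Phi$ are arbitrary, $X$ fails ANP-III, hence ANP-II and ANP-I.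

\emph{Part (2).} For each $p$ choose $f_p\in F$ with $|f_p|^*=1$ and $f_p(\delta_p)=r(p)$. Whenever Proposition~\ref{prop:comb} is applied with sets $\Psi_p\ni f_p$, the resulting $p$ and $q=q_i$, $i\in\Gamma$, satisfy
\begin{equation}\label{eq:samenorm}
r(p)=f_p(\delta_p)=f_p(\delta_q)\le r(q)\le r(p),\qquad \|\delta_q-\delta_p\|\ge1_{U_q}(\delta_q-\delta_p)=1;
\end{equation}
the second relation holds because $\|1_{U_q}\|=1$ and $p<q$, so $p\notin U_q$.

Take $\Psi_p=\{f_p\}$. By \eqref{eq:samenorm} the distinct vectors $\delta_p,\delta_q$ have norm $r(p)$, and $f_p$ equals $r(p)$ at their midpoint, so the midpoint has norm $r(p)$ too. Thus $|\cdot|$ is not rotund.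

Suppose $|\cdot|$ is Kadec. By scaling, the two topologies coincide on each sphere $\{y:|y|=r(p)\}$. So for each $p$ the relative norm neighborhood $\{y:|y|=r(p),\ \|y-\delta_p\|<1\}$ of $\delta_p$ contains a basic relative weak neighborhood, given by a finite set $\Psi'_p\subseteq F$. In particular, $|y|=r(p)$ and $f(y)=f(\delta_p)$ for all $f\in\Psi'_p$ imply $\|y-\delta_p\|<1$. Apply Proposition~\ref{prop:comb} with $\Psi_p=\Psi'_p\cup\{f_p\}$. Then $y=\delta_q$ meets these conditions, so $\|\delta_q-\delta_p\|<1$, contrary to \eqref{eq:samenorm}. \qed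

\section{The Radon--Nikodym property}\label{sec:RNP}

Every vector of $X$ lies in the closed span of countably many $\delta_p$. So every separable subspace of $X$ lies in
\[
Z=\overline{\operatorname{span}}\{\delta_p:p\in P_0\}
\]
for some countable $P_0\subseteq P$, and by (P1) we may take $P_0$ \emph{down-closed}: $p\in P_0$ implies $J_p\subseteq P_0$. Fix such a $P_0$. By (R1) it suffices to prove that $Z$ has the RNP.

The proof has two parts. The part of $Z$ above one point $a$ lives on the tree $U_a$, and induction on the label gives it the RNP. The trees overlap, so $Z$ is not a direct sum of such parts, and the densities obtained for finitely many trees must be glued by a separate argument.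

\subsection{Lattice operations and two families of operators}

\begin{lemma}\label{lem:lattice}
Let $L:\mathbb R^n\to\mathbb R$ satisfy $L(0)=0$ and $|L(s)-L(t)|\le\max_j|s_j-t_j|$. Then $\|L(g_1,\dots,g_n)\|^2\le\sum_j\|g_j\|^2$ for $g_1,\dots,g_n\in F$. This applies to every expression built from the $g_j$ by the pointwise operations $\vee=\max$ and $\wedge=\min$, and it gives $\|f^\pm\|\le\|f\|$.
\end{lemma}

\begin{proof}
Let $g=L(g_1,\dots,g_n)$. Since $L(0)=0$, this formula also holds at $o$. For a fan $D$ at $a$ we have $|g(q)-g(a)|^2\le\sum_j|g_j(q)-g_j(a)|^2$; sum over $q\in D$. The conditions on $L$ hold for coordinates and for $t\mapsto t^\pm$, and they pass to maxima and minima because $|\max(u,v)-\max(u',v')|\le\max(|u-u'|,|v-v'|)$ and $\min(u,v)=-\max(-u,-v)$.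
\end{proof}

If $T:F\to F$ is a bounded operator and $T^*\delta_q\in X$ for all $q\in P$, then $T^*$ maps $X$ into $X$, and its restriction $T_*$ satisfies $\|T_*\|\le\|T\|$ and $f(T_*x)=(Tf)(x)$. Applying this to $f\mapsto f1_{U_a}$ (Lemma~\ref{lem:restrict}) we get commuting projections $\pi_a$, $a\in P$, on $X$ with
\[
\pi_a\delta_q=1_{U_a}(q)\,\delta_q,\qquad\|\pi_a\|\le1 .
\]
The second family splits the tree $U_a$ into its branches $U_c$, $c\in\operatorname{succ}(a)$, and satisfies a lower $\ell_2$-estimate.

\begin{lemma}\label{lem:theta}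
Let $a\in P$. For $C\subseteq\operatorname{succ}(a)$ there is an operator $\Theta_C$ on $X$ with $\|\Theta_C\|\le1$ such that $\Theta_C\delta_q=\delta_q-\delta_a$ if $q\in\bigcup_{c\in C}U_c$ and $\Theta_C\delta_q=0$ otherwise. If $C_1,\dots,C_m\subseteq\operatorname{succ}(a)$ are pairwise disjoint, then $\sum_j\|\Theta_{C_j}x\|^2\le\|x\|^2$ for all $x\in X$.
\end{lemma}

\begin{proof}
Let $U^j=\bigcup_{c\in C_j}U_c$. By (P4) these sets are pairwise disjoint subsets of $U_a\setminus\{a\}$. Let $f_j\in F$ with $\|f_j\|\le1$, let $\theta_j\in\mathbb R$, and put $h=\sum_j\theta_j(f_j-f_j(a))1_{U^j}$. We claim that $\|h\|^2\le\sum_j\theta_j^2$. Let $D$ be a fan at $b$.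
\begin{itemize}
\item If $b\in U^j$, then $D\subseteq U^j$ and $h(q)-h(b)=\theta_j(f_j(q)-f_j(b))$ on $D$, so the sum is at most $\theta_j^2$.
\item If $b=a$, then $h(a)=0$. The points of $D$ in $U^j$ form a fan at $a$ and contribute at most $\theta_j^2$; the points in no $U^j$ contribute $0$.
\item If $b>a$ and $b\notin\bigcup_jU^j$, then by (P4) $b\in U_c$ for some $c\in\operatorname{succ}(a)\setminus\bigcup_jC_j$, and $h=0$ on $U_c\supseteq D\cup\{b\}$.
\item If $b\notin U_a$, then $h(b)=0$, and by Lemma~\ref{lem:onepoint} at most one $q\in D$ lies in $U_a$. It contributes at most $\max_j\theta_j^2$ by \eqref{eq:single}.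
\end{itemize}
This proves the claim. The case $m=1$, $\theta_1=1$ says that $f\mapsto(f-f(a))1_{U^1}$ has norm at most $1$ on $F$; its adjoint restricts to the required operator $\Theta_{C_1}$. In general $h(x)=\sum_j\theta_jf_j(\Theta_{C_j}x)$ for $x=\delta_q$, hence for all $x\in X$. Given $x$, choose $f_j$ with $f_j(\Theta_{C_j}x)=\|\Theta_{C_j}x\|=:\theta_j$, using Proposition~\ref{prop:dual} and the Hahn--Banach theorem. Then $\sum\theta_j^2=h(x)\le(\sum\theta_j^2)^{1/2}\|x\|$.
\end{proof}

\subsection{Above one point}

\begin{proposition}\label{prop:Ya}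
For each $a\in P_0$ the space $Y_a=\overline{\operatorname{span}}\{\delta_q:q\in U_a\cap P_0\}$ has the \textup{RNP}.
\end{proposition}

\begin{proof}
We use transfinite induction on $\lambda(a)$. Let $Y_a^0=\overline{\operatorname{span}}\{\delta_q-\delta_a:q\in U_a\cap P_0\}$. Then $Y_a=Y_a^0+\mathbb R\delta_a$, so by (R2) it suffices to treat $Y_a^0$. Enumerate $\operatorname{succ}(a)\cap P_0=\{c_1,c_2,\dots\}$, a finite or infinite list. If $q\in P_0$ and $q>a$, then $q\ge c$ for a unique $c\in\operatorname{succ}(a)$ by (P4), and $c\in P_0$ because $P_0$ is down-closed. So $(U_a\cap P_0)\setminus\{a\}$ is the disjoint union of the sets $U_{c_j}\cap P_0$. If the list is empty, $Y_a^0=\{0\}$. Since $\lambda(c_j)<\lambda(a)$, the space $Y_{c_j}$ has the RNP by induction, and so does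
\[
Y_{a,j}=\overline{\operatorname{span}}\{\delta_q-\delta_a:q\in U_{c_j}\cap P_0\}\subseteq Y_{c_j}+\mathbb R\delta_a
\]
by (R2) and (R1). For a finite set $B$ of indices write $\Theta_B$ for $\Theta_{\{c_j:j\in B\}}$, and let $[n]=\{1,\dots,n\}$. Checking on the vectors $\delta_q$, with $\Theta_B\delta_a=0$, we see that $\Theta_B=\sum_{j\in B}\Theta_{\{j\}}$ and that $\Theta_{\{j\}}$ maps $Y_a^0$ into $Y_{a,j}$, is the identity on $Y_{a,j}$, and vanishes on $Y_{a,k}$ for $k\ne j$.

Let $\nu:\Sigma\to Y_a^0$ satisfy $\|\nu(E)\|\le\mu(E)$. Let $h_j:\Omega\to Y_{a,j}$ be a density of $\Theta_{\{j\}}\nu$. Then $s_n=\sum_{j\le n}h_j$ is a density of $\Theta_{[n]}\nu$. If the list has $n<\infty$ members, then $\Theta_{[n]}$ is the identity on $Y_a^0$ and $s_n$ is a density of $\nu$. Let the list be infinite. By (B2), the set $\Omega_0$ of $\omega$ with $\|s_n(\omega)\|\le1$ for all $n$ has full measure. For $\omega\in\Omega_0$ and disjoint $B_1,\dots,B_m\subseteq[n]$ we have $\Theta_{B_l}s_n(\omega)=\sum_{j\in B_l}h_j(\omega)$, so Lemma~\ref{lem:theta} gives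
\[
\sum_{l=1}^m\Big\|\sum_{j\in B_l}h_j(\omega)\Big\|^2\le1 .
\]
If $(s_n(\omega))_n$ were not Cauchy, there would be $\eta>0$ and infinitely many disjoint finite intervals $B_l$ with $\|\sum_{j\in B_l}h_j(\omega)\|\ge\eta$; taking $m>\eta^{-2}$ of them contradicts the inequality. So $h=\lim_ns_n$ exists on $\Omega_0$; put $h=0$ elsewhere. For $y$ in the span of the vectors $\delta_q-\delta_a$, $q\in U_a\cap P_0$, we have $\Theta_{[n]}y=y$ for large $n$, and $\|\Theta_{[n]}\|\le1$, so $\Theta_{[n]}y\to y$ for all $y\in Y_a^0$. By dominated convergence $\nu(E)=\lim_n\int_Es_n\,d\mu=\int_Eh\,d\mu$. By (R3), $Y_a^0$ has the RNP.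
\end{proof}

\subsection{A norming subspace of $F$}

For finite $S\subseteq P_0$ let $W_S=\bigcup_{s\in S}U_s$ and $\Pi_S=\mathrm{Id}-\prod_{s\in S}(\mathrm{Id}-\pi_s)$. Since $1_{W_S}=1-\prod_{s\in S}(1-1_{U_s})$, this bounded operator satisfies
\begin{equation}\label{eq:PiS}
\Pi_S\delta_q=1_{W_S}(q)\,\delta_q,\qquad f(\Pi_Sx)=(f1_{W_S})(x),\qquad \Pi_S\Pi_{S'}=\Pi_S\ \text{ if }S\subseteq S'.
\end{equation}
By Proposition~\ref{prop:Ya} each measure $\Pi_S\nu$ will have a density, and one would like to let $S$ increase to $P_0$ as in the proof above. The obstacle is that the norms $\|\Pi_S\|$ need not be bounded. In the notation of Example~\ref{ex:twolevels}, let $S=\{p_1,\dots,p_n\}$. The function $1_{U_p}1_{W_S}$ vanishes at $p$ and equals $1$ on the fan $\{q_{1,0},\dots,q_{n,0}\}$ at $p$, so it has norm at least $\sqrt n$, while $\|1_{U_p}\|=1$.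

What remains true is that $f(\Pi_Sx)=f(x)$ when $f$ is supported in $W_S$, so the density of $\Pi_S\nu$ is controlled on such $f$. We therefore work with
\[
F_0=\{f\in F:\operatorname{supp}f\subseteq W_S\text{ for some finite }S\subseteq P_0\},\qquad\operatorname{supp}f=\{q:f(q)\ne0\}.
\]
By Lemma~\ref{lem:lattice} this subspace is closed under $\vee$, $\wedge$ and $f\mapsto f^\pm$. First we show that it determines the norm of $Z$ up to a constant. Truncation $f\mapsto f1_{W_S}$ is useless for this, as we just saw. Instead we keep the values of $f$ on a finite set $T$ and spread them upward.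

\begin{lemma}\label{lem:spread}
Let $T\subseteq P_0$ be finite, and suppose that $b\in T$ whenever $b\in P$ and $J_b=J_t\cap J_{t'}$ for some $t,t'\in T$. For each $f\in F$ with $f\ge0$ there is $f'\in F_0$ with $f'\ge0$, $f'=f$ on $T$ and $\|f'\|\le\sqrt2\,\|f\|$.
\end{lemma}

\begin{proof}
For $q\in P$ let $M(q)$ be the set of maximal elements of $T\cap J_q$, and let $f'(q)=\max\{f(t):t\in M(q)\}$, where here and below the maximum of the empty set is $0$. For $q\in T$ we have $M(q)=\{q\}$, so $f'=f$ on $T$. Also $0\le f'\le\|f\|$ and $\operatorname{supp}f'\subseteq W_T$. Let $D=\{q_1,\dots,q_n\}$ be a fan at $b$. We show that its sum for $f'$ is at most $2\|f\|^2$.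

Let $b=o$. Each nonzero $f'(q_k)$ equals $f(s_k)$ for some $s_k\in J_{q_k}$. The sets $J_{s_k}\subseteq J_{q_k}$ are pairwise disjoint, so the $s_k$ form a fan at $o$, and the sum is at most $\|f\|^2$.

Let $b\in P$. Since $b\in J_{q_k}$, by (P3) each $t\in T\cap J_{q_k}$ satisfies $t\ge b$, or $t<b$, or $J_t\cap J_b=\emptyset$. Let $C_k$ be the set of $t$ of the first kind and $B_k$ the set of $t$ of the third kind. The set $C_k$ is a chain by (P3), because $b\in J_t\cap J_{t'}$ for $t,t'\in C_k$. Let $d_k=\max\{f(t):t\in M(q_k)\cap B_k\}$ and $K=\{k:C_k\ne\emptyset\}$.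

\emph{Case $k\in K$.} Let $t_k$ be the largest element of $C_k$. An element of $T\cap J_{q_k}$ above $t_k$ lies in $C_k$, so $t_k\in M(q_k)$. The other elements of $C_k$, and all $t<b$, lie strictly below $t_k$ and are not maximal. So $f'(q_k)=\max(f(t_k),d_k)$. For $u,y,d\ge0$ we have $|\max(u,d)-y|\le\max(|u-y|,d)$: this is an identity bound if $u\ge d$; if $u<d$, then $|d-y|\le d$ when $y\le d$, and $|d-y|=y-d<y-u$ when $y>d$. Hence
\[
|f'(q_k)-f'(b)|^2\le|f(t_k)-f'(b)|^2+d_k^2 .
\]

\emph{Case $k\notin K$.} Then $b\notin T$, since otherwise $b\in C_k$. We claim that $\{t\in M(q_k):t<b\}=M(b)$. If $t\in M(q_k)$ and $t<b$, then $t$ is maximal in the smaller set $T\cap J_b$. Conversely let $t\in M(b)$; then $t<b$ as $b\notin T$. Suppose $t''\in T\cap J_{q_k}$ and $t''>t$. Then $t\in J_{t''}\cap J_b$, so $t''$ and $b$ are comparable by (P3). But $t''\ge b$ contradicts $C_k=\emptyset$, and $t''<b$ contradicts the maximality of $t$ in $T\cap J_b$. So $t\in M(q_k)$. It follows that $f'(q_k)=\max(f'(b),d_k)$, and $|f'(q_k)-f'(b)|^2\le d_k^2$.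

It remains to show that $\sum_kd_k^2\le\|f\|^2$ and $\sum_{k\in K}|f(t_k)-f'(b)|^2\le\|f\|^2$. If $d_k>0$, then $d_k=f(s_k)$ with $s_k\in B_k$, so $J_{s_k}\subseteq J_{q_k}\setminus J_b$. These $s_k$ form a fan at $o$, which gives the first bound. The second bound holds if $|K|\le1$, because $f(t_k)$ and $f'(b)$ lie in $[0,\|f\|]$. If $|K|\ge2$, take $k\ne l$ in $K$. Then $J_b\subseteq J_{t_k}\cap J_{t_l}\subseteq J_{q_k}\cap J_{q_l}=J_b$, so $b\in T$ by the hypothesis on $T$, and $f'(b)=f(b)$. The terms with $t_k=b$ vanish. The other $t_k$ satisfy $t_k>b$ and $t_k\in J_{t_k}\setminus J_b\subseteq J_{q_k}\setminus J_b$, so they are distinct and form a fan at $b$. This gives the second bound.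
\end{proof}

\begin{lemma}\label{lem:norming}
For $x\in Z$ let $\|x\|_0=\sup\{f(x):f\in F_0,\ \|f\|\le1\}$. Then $\|x\|_0\le\|x\|\le2\sqrt2\,\|x\|_0$.
\end{lemma}

\begin{proof}
The first inequality holds by definition, and it makes the seminorm $\|\cdot\|_0$ continuous. So it suffices to take $x\in\operatorname{span}\{\delta_t:t\in T_0\}$ with $T_0\subseteq P_0$ finite. Let $T$ be the set of $a\in P$ with $J_a=\bigcap_{t\in R}J_t$ for some nonempty $R\subseteq T_0$. Then $T\supseteq T_0$; $T$ is finite since $a\mapsto J_a$ is injective by (P2); $T\subseteq P_0$ since $P_0$ is down-closed; and $T$ satisfies the hypothesis of Lemma~\ref{lem:spread}, as one sees by uniting the sets $R$ for $t$ and $t'$. Choose $f\in F$ with $\|f\|\le1$ and $f(x)=\|x\|$, and put $g=(f^+)'-(f^-)'\in F_0$. Then $\|g\|\le2\sqrt2$ by Lemmas~\ref{lem:lattice} and~\ref{lem:spread}, and $g=f$ on $T_0$, so $g(x)=\|x\|$.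
\end{proof}

\subsection{Functionals on $F_0$ that come from $Z$}

At almost every $\omega$, the densities of the measures $\Pi_S\nu$ will define a bounded functional on $F_0$ that is represented by a vector of $Z$ on each set $W_S$. The next lemma produces one vector that represents it everywhere. A functional is close to the span of $\{\delta_t:t\in T\}$ when it is small on the functions that vanish on $T$. If this failed for every finite $T$, we could pick functions $f_1,f_2,\dots$ that the functional sees as almost disjoint; on $f_1\vee\dots\vee f_n$ it would grow like $n$, whereas Lemma~\ref{lem:lattice} allows only $\sqrt n$.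

\begin{lemma}\label{lem:represent}
Let $v:F_0\to\mathbb R$ be linear with $|v(f)|\le\|f\|$. Suppose that for each finite $S\subseteq P_0$ there is $z_S\in Z$ with $v(f)=f(z_S)$ whenever $f\in F$ and $\operatorname{supp}f\subseteq W_S$. Then there is $z\in Z$ with $v(f)=f(z)$ for all $f\in F_0$.
\end{lemma}

\begin{proof}
For finite $T\subseteq P_0$ let $N_T=\{f\in F_0:f|_T=0\}$ and $N_T^+=\{f\in N_T:f\ge0,\ \|f\|=1\}$.

\emph{Claim: for each $\epsilon>0$ there is a finite $T\subseteq P_0$ with $|v(f)|\le\epsilon$ for all $f\in N_T^+$.} Suppose this fails for some $\epsilon$. If $v\le\epsilon$ on $N^+_{T_1}$ and $-v\le\epsilon$ on $N^+_{T_2}$ for some finite $T_1,T_2$, then $T_1\cup T_2$ would satisfy the claim. So, replacing $v$ by $-v$ if necessary (the hypotheses are preserved), every $N_T^+$ contains an $f$ with $v(f)>\epsilon$.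

Choose such $f_1\in N_\emptyset^+$. Given $f_1,\dots,f_n$, let $g_n=f_1\vee\dots\vee f_n\in F_0$ and pick a finite $S_n\subseteq P_0$ with $\operatorname{supp}g_n\subseteq W_{S_n}$. Pick a finite $T_n\subseteq P_0$ and $x_n\in\operatorname{span}\{\delta_t:t\in T_n\}$ with $\|z_{S_n}-x_n\|\le\epsilon/(2\sqrt{n+1})$, and then $f_{n+1}\in N_{T_n}^+$ with $v(f_{n+1})>\epsilon$. The function $w_n=g_n\wedge f_{n+1}$ satisfies $0\le w_n\le g_n$ and $w_n\le f_{n+1}$, so it is supported in $W_{S_n}$ and vanishes on $T_n$; and $\|w_n\|\le\sqrt{n+1}$ by Lemma~\ref{lem:lattice}. Hence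
\[
v(w_n)=w_n(z_{S_n})=w_n(z_{S_n}-x_n)\le\epsilon/2 .
\]
Since $g_{n+1}=g_n+f_{n+1}-w_n$, we get $v(g_{n+1})\ge v(g_n)+\epsilon/2$, so $v(g_n)\ge n\epsilon/2$. But $v(g_n)\le\|g_n\|\le\sqrt n$, a contradiction for large $n$. This proves the claim.

Let $\epsilon$ and $T$ be as in the claim. For $f\in N_T$ both $f^+$ and $f^-$ lie in $N_T$ and have norm at most $\|f\|$, so $|v(f)|\le2\epsilon\|f\|$. By the Hahn--Banach theorem there is a linear $\varphi$ on $F_0$ with $\|\varphi\|\le2\epsilon$ and $\varphi=v$ on $N_T$. The functional $v-\varphi$ vanishes on the intersection of the kernels of the finitely many evaluations $\delta_t|_{F_0}$, $t\in T$, so it is a linear combination of them. Thus there is $x_\epsilon\in Z$ with $|v(f)-f(x_\epsilon)|\le2\epsilon\|f\|$ for $f\in F_0$. By Lemma~\ref{lem:norming}, $\|x_{1/n}-x_{1/m}\|\le2\sqrt2\,(2/n+2/m)$. So $(x_{1/n})$ converges, and its limit $z$ has the required property.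
\end{proof}

\subsection{Gluing the densities}

\begin{proposition}\label{prop:RNP}
$Z$ has the \textup{RNP}.
\end{proposition}

\begin{proof}
Let $\nu:\Sigma\to Z$ satisfy $\|\nu(E)\|\le\mu(E)$; by (R3) we must find a density. For $a\in P_0$ the projection $\pi_a$ maps $Z$ into $Y_a\subseteq Z$ and $\|\pi_a\nu(E)\|\le\mu(E)$, so $\pi_a\nu$ has a density with values in $Y_a$ by Proposition~\ref{prop:Ya}. For finite $S\subseteq P_0$, expanding the product shows that $\Pi_S\nu$ is a finite linear combination of measures $\pi_{s_1}\cdots\pi_{s_k}\nu$ with $k\ge1$, $s_j\in S$. By (B1) it has a density $u_S:\Omega\to Z$.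

Let $K_S=\{f\in F:\|f\|\le1,\ \operatorname{supp}f\subseteq W_S\}$. For $f\in K_S$, \eqref{eq:PiS} gives
\begin{equation}\label{eq:fnu}
f(\nu(E))=f(\Pi_S\nu(E))=\int_Ef(u_S)\,d\mu\qquad(E\in\Sigma),
\end{equation}
so $|f(u_S)|\le1$ a.e.\ by (B2). By (B3) the set of restrictions $K_S|_Z$ has a countable weak$^*$ dense subset. Off a null set the inequality holds for all members of this subset, hence, by weak$^*$ continuity of evaluation at $u_S(\omega)\in Z$, for all $f\in K_S$. If $S\subseteq S'$, then $\Pi_Su_{S'}$ is a density of $\Pi_S\Pi_{S'}\nu=\Pi_S\nu$, so $\Pi_Su_{S'}=u_S$ a.e. There are countably many finite subsets of $P_0$. So there is a null set $N\in\Sigma$ such that for $\omega\notin N$ and all finite $S\subseteq S'\subseteq P_0$,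
\[
|f(u_S(\omega))|\le\|f\|\ \text{ if }\operatorname{supp}f\subseteq W_S,\qquad\Pi_Su_{S'}(\omega)=u_S(\omega).
\]

Fix $\omega\notin N$ and put $v_\omega(f)=f(u_S(\omega))$ for $f\in F$ with $\operatorname{supp}f\subseteq W_S$. If $S\subseteq S'$, then $f(u_{S'}(\omega))=f(\Pi_Su_{S'}(\omega))=f(u_S(\omega))$; comparing two admissible sets with their union, we see that $v_\omega(f)$ does not depend on $S$. Using a common $S$ for two functions, $v_\omega$ is linear on $F_0$, and $|v_\omega(f)|\le\|f\|$. Lemma~\ref{lem:represent} with $z_S=u_S(\omega)$ gives $u(\omega)\in Z$ with $f(u(\omega))=v_\omega(f)$ for all $f\in F_0$. Put $u=0$ on $N$. By Lemma~\ref{lem:norming}, $\|u(\omega)\|\le2\sqrt2$ for all $\omega$.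

For $f\in F_0$ with $\operatorname{supp}f\subseteq W_S$ the function $f(u)=1_{\Omega\setminus N}f(u_S)$ is measurable. By (B3) the supremum defining the equivalent norm $\|\cdot\|_0$ on $Z$ may be taken over a countable set of $f\in F_0$, so $\omega\mapsto\|u(\omega)-z\|_0$ is measurable for each $z\in Z$. By (B4), $u$ is strongly measurable, and it is Bochner integrable because it is bounded. Finally, \eqref{eq:fnu} gives $f(\int_Eu\,d\mu)=\int_Ef(u_S)\,d\mu=f(\nu(E))$ for all $f\in F_0$, and $F_0$ separates the points of $Z$ by Lemma~\ref{lem:norming}. So $\nu(E)=\int_Eu\,d\mu$ for all $E\in\Sigma$.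
\end{proof}

Since $P_0$ was an arbitrary countable down-closed subset of $P$, Proposition~\ref{prop:RNP} and (R1) show that $X$ has the RNP. Together with Section~\ref{sec:renorm}, this completes the proof of Theorem~\ref{thm:B}.

\begin{thebibliography}{9}
\bibitem{DU} Diestel and Uhl, \emph{Vector Measures}.
\end{thebibliography}
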